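# Computable self-embeddings and strongly $\eta$-like intervals

## 1. A trap inside $\omega$, and how the rationals escape it

We build a linear order $\prec$ on the natural numbers, isomorphic to $\omega$, in stages. Suppose that at some stage it looks like this:
$$0\prec 1\prec 3\prec 4\prec 7\prec 2\prec 5\prec 9\prec 6\prec 8 .$$
An opponent claims to have an order-preserving injective map $f$ of our order into itself, and reveals $f(4)=7$ and $f(7)=9$. Such an $f$ must send the elements strictly between $4$ and $7$ injectively to elements strictly between $7$ and $9$. At the moment there are no elements of the first kind and two of the second kind, namely $2$ and $5$. We answer by inserting the new numbers $10,11,12$ between $4$ and $7$, and we promise never again to insert anything between $4$ and $9$. Now three elements would have to go injectively into two places. So $f$ is refuted, whatever it does elsewhere, and we may go on building to the right of $9$.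

This trap can be set for all computable opponents at once. Let $\varphi_0,\varphi_1,\dots$ list the partial computable functions.

**Example 1.** The order $\omega$ has a computable copy $B$ in which no computable self-map, other than the identity, is order-preserving and injective.

Build $B$ in stages from the empty order. New elements are always the least unused numbers. Each $e$ may own a restraint $r_e\in B$. At stage $s+1$ look for the least $e\le s$ such that $r_e$ is undefined and there is $x\in B$ with $y=\varphi_e(x)$ and $z=\varphi_e(y)$ computed within $s$ steps, $y,z\in B$, $x\prec y\prec z$, and $x$ lies above every present element with number $<e$ and above every defined $r_i$ with $i<e$. If $e$ exists, insert so many new elements immediately above $x$ that more elements lie between $x$ and $y$ than between $y$ and $z$, put $r_e=z$, and undefine all $r_i$ with $i>e$; we say that $e$ acts. In any case, then append one new element at the right end.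

Once no $i<e$ acts any more, $e$ acts at most once more, so by induction every $e$ acts finitely often. If an act of $e$ inserts elements below the element $n$, then $x\prec n$, so $n$ is not a number $<e$, that is, $e\le n$. So only finitely many elements are ever inserted below $n$, and $B\cong\omega$. While $r_e=z$ stays defined, nothing enters below $z$: acts of $i>e$ insert above $r_e$, and acts of $i<e$ undefine $r_e$. Suppose now that $f=\varphi_e$ is a self-embedding of $B$ other than the identity, and wait until no $i\le e$ acts any more. If $r_e$ is defined, the trap refutes $f$. If not, pick $x$ with $f(x)\ne x$. Since $B\cong\omega$, we have $x\prec f(x)$, so the elements $f^n(x)$ increase without bound, and for large $n$ the element $f^n(x)$ lies above the finitely many restraints $r_i$ ($i<e$) and numbers $<e$. Then at some later stage $e$ is ready to act, so some $i\le e$ acts, a contradiction.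

**Example 2.** Every computable copy of the rationals has a computable self-embedding without fixed points.

List the elements of the copy as $z_0,z_1,\dots$ and define $f(z_n)$ as the first element found which lies in the correct place relative to $f(z_0),\dots,f(z_{n-1})$ and differs from $z_n$. By density and absence of endpoints there are infinitely many elements in the correct place.

Doubling every rational changes little. If each rational is replaced by a pair of adjacent points, then two points with at least two points between them are in different pairs. Start with $a<b$ in different pairs and search for $z\in(a,b)$ with at least two points in $(a,z)$ and two in $(z,b)$. Such a $z$ exists, it lies in neither pair, and we may repeat the search on both sides. This produces a densely ordered set of points, into which we can embed as in Example 2.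

So for some orders every computable copy has a nontrivial computable self-embedding, and for others some copy has none. Which feature of the order type decides this?

## 2. Strongly $\eta$-like intervals and the Downey–Moses conjecture

A *self-embedding* of a linear order $\mathcal L$ is an order-preserving injective map $\mathcal L\to\mathcal L$; it is *nontrivial* if it is not the identity. By the classical theorem of Dushnik and Miller every countable infinite linear order has a nontrivial self-embedding. By Example 1 it need not be computable.

A *computable linear order* is a computable subset of $\omega$ with a computable ordering on it. A *computable copy* of $\mathcal L$ is a computable linear order isomorphic to $\mathcal L$. Infinite computable orders are re-indexed to have domain $\omega$ when convenient. Elements $e<e'$ are *adjacent* if nothing lies strictly between them. In a computable order non-adjacency is c.e., because a witness between the two elements eventually shows up. Adjacency itself need not be computable.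

**Definition ($\eta$-like orders).** For a linear order $I$ and $f:I\to\omega$ with positive values, $\Sigma_{q\in I}f(q)$ is the order obtained from $I$ by replacing each $q$ by a finite chain of $f(q)$ points, which we call the *cell* of $q$. An order is *$\eta$-like* if it is $\Sigma_{q\in\mathbb Q}f(q)$ for some such $f$, and *strongly $\eta$-like* if moreover $f$ can be taken with bounded range.

**Definition (strongly $\eta$-like closed intervals).** A *closed interval* of $\mathcal L$ is a suborder $[a,b]=\{x:a\le x\le b\}$. It is *strongly $\eta$-like* if $[a,b]\cong\Sigma_{q\in I}f(q)$ for some closed interval $I=[r,s]$ of $\mathbb Q$ with $r<s$ and some $f:I\to\omega$ with positive values and bounded range. In particular a finite interval is never strongly $\eta$-like.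

The doubled rationals ($f\equiv 2$) are strongly $\eta$-like, and so are those of their closed intervals that run from the lower point of one pair to the upper point of a later pair. By contrast, let $q_0,q_1,\dots$ list $\mathbb Q$ without repetition and put $f(q_n)=n+1$. Then $\Sigma_{q\in\mathbb Q} f(q)$ is $\eta$-like but has no strongly $\eta$-like closed interval. Indeed, suppose $[a,b]\cong\Sigma_{q\in I}g(q)$ with $g\le k$. Since $[a,b]$ is infinite, $a$ and $b$ lie in different cells of the original order, so $[a,b]$ contains infinitely many original cells, and hence one with more than $k$ points. Any two of these points have finitely many points between them, whereas points in different $g$-cells have infinitely many points between them. So more than $k$ points lie in one $g$-cell, which is impossible.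

**Definition (blocks).** A *block* of a linear order is a class of the equivalence relation "only finitely many elements lie between $x$ and $y$".

For example, $\omega+3+\omega^*$ has three blocks: $\omega$, the three middle points, and $\omega^*$. The order $\zeta=\omega^*+\omega$ of the integers is a single block. In $\Sigma_{q\in\mathbb Q}f(q)$ the blocks are the cells.

**Conjecture (Downey and Moses).** Every computable copy of a computable linear order $\mathcal L$ has a nontrivial computable self-embedding iff $\mathcal L$ contains a closed interval which is strongly $\eta$-like.

The direction "$\Leftarrow$" is true (Proposition 2 below), but "$\Rightarrow$" fails.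

**Theorem A.** There is a computable linear order $\mathcal L$ with no strongly $\eta$-like closed interval such that every computable copy of $\mathcal L$ has a nontrivial computable self-embedding. In fact every computable copy $\mathcal B$ of $\mathcal L$ has a computable subset of order type $\eta$; hence every computable linear order embeds computably into $\mathcal B$, and $\mathcal B$ has a computable self-embedding without fixed points.

**Theorem B.** If $\mathcal L$ has a computable copy whose adjacency relation is computable, then: every computable copy of $\mathcal L$ has a nontrivial computable self-embedding iff $\mathcal L$ contains a strongly $\eta$-like closed interval.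

**Theorem C.** For the order $\mathcal L$ constructed for Theorem A, every closed interval of $\mathcal L$ has a computable copy with no nontrivial computable self-embedding. Hence for no isomorphism-closed class $\mathcal C$ of linear orders is it true that, for all computable $\mathcal L$: every computable copy of $\mathcal L$ has a nontrivial computable self-embedding iff $\mathcal L$ contains a closed interval belonging to $\mathcal C$.

Theorem A alone disproves the conjecture. We prove Theorem B first: its proof is the natural attempt to prove "$\Rightarrow$", and it shows where a counterexample has to live.

## 3. C.e. dense subsets

**Lemma 1.** Let $\mathcal B$ be a computable linear order and $D\subseteq\mathcal B$ a c.e. set with at least two elements such that between any two elements of $D$ there is another element of $D$. Then $\mathcal B$ has a computable subset of type $\eta$, every computable linear order embeds computably into $\mathcal B$, and $\mathcal B$ has a fixed-point-free computable self-embedding.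

*Proof.* Fix $d<d'$ in $D$. The set $D'=D\cap(d,d')$ is c.e., nonempty and dense. It has no endpoints, since for $x\in D'$ there are elements of $D$ in $(d,x)$ and in $(x,d')$. Given a computable order with elements $z_0,z_1,\dots$, let $f(z_n)$ be the first-found element of $D'$ in the correct place relative to $f(z_0),\dots,f(z_{n-1})$. This is a computable embedding. There are infinitely many choices each time. So when embedding $\mathcal B$ into itself we may also demand $f(z_n)\ne z_n$, and we obtain a self-embedding without fixed points. When embedding a computable copy of $\mathbb Q$ we may demand that $f(z_n)$ be a larger number than all previous values; then the range is a computable set, of type $\eta$. $\square$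

**Proposition 2.** If $\mathcal L$ is computable and has a strongly $\eta$-like closed interval, then every computable copy of $\mathcal L$ satisfies the hypothesis of Lemma 1, so it has a nontrivial computable self-embedding.

*Proof.* In a computable copy let $[a,b]\cong\Sigma_{q\in I}f(q)$ be the corresponding interval, with $I=[r,s]$, $r<s$, and $f\le k$. If at least $k$ elements lie strictly between $u<v$ in $[a,b]$, then $u,v$ are in different cells, because a cell has at most $k$ elements. Start with $D=\{a,b\}$; here $a$ is in the cell of $r$ and $b$ in the cell of $s$. In rounds, for all neighbors $u<v$ in the current $D$, search for $z\in(u,v)$ with at least $k$ elements in $(u,z)$ and at least $k$ in $(z,v)$, and add it to $D$. By induction neighbors in $D$ are in different cells. So there are infinitely many cells between them, and the search succeeds; afterwards $u,z$ and $z,v$ are in different cells. The resulting $D$ is c.e., and between any two of its elements there is another. $\square$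

## 4. Freezing intervals when adjacency is computable: Theorem B

To prove "$\Rightarrow$" one would take a computable order $A$ without strongly $\eta$-like closed intervals and imitate Example 1: build a copy $B$ of $A$, catch $x,f(x),f^2(x)$, make the first interval larger than the second, and freeze both. In Example 1 we could freeze because we only had to build *some* copy of $\omega$. Now every element of $A$ must be represented in $B$, so a frozen finite interval of $B$ must correspond to *consecutive* elements of $A$. The next lemma says that they exist.

**Lemma 3.** Let $A$ be a countable linear order without strongly $\eta$-like closed interval. If an open interval $J=(c,d)$, with $c,d\in A\cup\{\pm\infty\}$, has at least $N$ elements, then it contains $N$ consecutive elements of $A$.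

*Proof.* This is clear if $J$ is finite. If $J$ is infinite but all its closed subintervals are finite, then $J\cong\omega$, $\omega^*$ or $\zeta$, and it is clear again. Otherwise let $[a,b]\subseteq J$ be infinite, and suppose $J$ does not contain $N$ consecutive elements. Then every block of the order $[a,b]$ has fewer than $N$ elements: the convex hull of $N$ elements of one block would be a finite interval with at least $N$ elements. So there are infinitely many blocks. Between two distinct blocks there are infinitely many elements of $[a,b]$ and, blocks being finite, another block. Thus the order of the blocks is countable, dense, has endpoints (the blocks of $a$ and of $b$) and more than one element. By Cantor's theorem it is isomorphic to $[0,1]\cap\mathbb Q$, so $[a,b]$ is strongly $\eta$-like with cells of size $<N$, a contradiction. $\square$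

**Proposition 4.** Let $A$ be a computable linear order with computable adjacency and without strongly $\eta$-like closed interval. Then $A$ has a computable copy $B$ with no nontrivial computable self-embedding.

Theorem B follows: "$\Leftarrow$" is Proposition 2, and "$\Rightarrow$" is Proposition 4 applied to the given copy. If $A$ is finite, its only self-embedding is the identity. So let $A$ have domain $\omega$.

**The objects of the construction.** We build finite orders $B_s$ on initial segments of $\omega$ and order embeddings $\theta_s:B_s\to A$ with $\{0,\dots,s-1\}\subseteq\operatorname{ran}\theta_s$, starting from $B_0=\emptyset$. New elements of $B$ are the least unused numbers, and the order on old elements of $B$ never changes. The map $\theta$ may change, and it must converge. The requirement $R_e$ says that $\varphi_e$ is not a nontrivial self-embedding of $B$. It may own a finite set $I_e\subseteq B$, the frozen interval; when $I_e$ is defined, $R_e$ counts as satisfied. What $R_e$ has to respect is, evaluated at the current moment,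
$$P_e=\{b:b<e\}\cup\{b:\theta(b)<e\}\cup\bigcup\{I_i:i<e,\ I_i\text{ defined}\}. \tag{1}$$
So $P_i\subseteq P_e$ for $i\le e$. A *component* of $P_e$ is a set $\kappa=(c,d)\cap B$ with $c<d$ neighbors in $P_e\cup\{\pm\infty\}$; it is identified by the pair $(c,d)$, and $\theta(\pm\infty)=\pm\infty$. Each component of $P_e$ is contained in a unique component of $P_i$ if $i\le e$. For example, at a moment when $B$ is $2<0<3<1$ and $P_e=\{0,1\}$, the components of $P_e$ are $\{2\}$, $\{3\}$ and the empty component $(1,\infty)$.

A *candidate* for $e$ in $\kappa$, at stage $s+1$, is an $x$ such that, with $f=\varphi_e$ and computations converging in $s$ steps, $x,f(x),f^2(x)\in\kappa$, and $x<f(x)<f^2(x)$ or $x>f(x)>f^2(x)$ in $B$. Let $u(x)$ and $v(x)$ be the sets of elements of $B$ currently strictly between $x$ and $f(x)$, respectively between $f(x)$ and $f^2(x)$.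

**Stage $s+1$ of the construction.** It has three steps.

1. For each $e\le s$ with $I_e$ undefined and each component of $P_e$ that has a candidate but no stored one, store its numerically least candidate.
2. Suppose $s\notin\operatorname{ran}\theta$. Let $e\le s$ be least such that $I_e$ is undefined and $e$ has a stored candidate $x$ in the component $\kappa=(c,d)$ of $P_e$ with $\theta(c)<s<\theta(d)$; we say that such an $e$ *qualifies*. If $e$ exists, add a new element $b$ to $B$ immediately next to $x$, between $x$ and $f(x)$, and let $\theta$ map $\kappa\cup\{b\}$ order-isomorphically onto $\theta(\kappa)\cup\{s\}$; $R_e$ *acts*. If no $e$ qualifies, add a new $b$ with $\theta(b)=s$, in the place dictated by $\theta$.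
3. Call $e\le s$ *eligible* if $I_e$ is undefined, there is a stored candidate $x$ in a component $\kappa=(c,d)$ of $P_e$ with $|u(x)|>|v(x)|$, and no $i<e$ with $I_i$ undefined has a stored candidate in the component of $P_i$ containing $\kappa$. If some $e$ is eligible, take the least one, and its least such $x$. Find $|\kappa|$ consecutive elements of $A$ in $(\theta(c),\theta(d))$. Let $\theta$ map $\kappa$ order-isomorphically onto them, and let $I_e$ be the set of all elements of $B$ in the convex hull of $x,f(x),f^2(x)$; $R_e$ *acts*. Then for each $a\le s$ not in $\operatorname{ran}\theta$ add a new $b$ with $\theta(b)=a$ in the place dictated by $\theta$.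

Whenever $R_e$ acts, all $I_i$ and all stored candidates for $i>e$ are cancelled.

In words: a new element of $A$ that lands in a component with a candidate is used to fatten $u(x)$, at the price of shifting $\theta$ inside that component. When $u(x)$ is large enough, the component is laid onto consecutive elements of $A$, and nothing can enter the trap any more. The consecutive elements in step 3 exist by Lemma 3, as $\theta(\kappa)\subseteq(\theta(c),\theta(d))$ has $|\kappa|$ elements. They are found by a search because adjacency is computable. Since $\{0,\dots,s-1\}\subseteq\operatorname{ran}\theta_s$, we have $|B_s|\ge s$. Also, after step 2 of stage $s+1$ all $a\le s$ are in $\operatorname{ran}\theta$, because step 2 removes no value.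

**Step 1: stability of $P_e$.** This step shows that lower-priority acts do not disturb what $R_e$ relies on: *from stage $e$ on, $P_e$ and $\theta|_{P_e}$ change only when some $R_i$ with $i<e$ acts.* Let $s\ge e$ and consider stage $s+1$. All numbers $b<e$ are in $B$, all $a<e$ are in $\operatorname{ran}\theta$, and the $\theta$-preimages of these $a$ are in $P_e$. An act of $R_i$ with $i\ge e$ changes $\theta$ on old elements only inside one component of $P_i\supseteq P_e$, so $\theta|_{P_e}$ does not change. Elements added in the dictated place do not change $\theta$ on old elements. So the values $<e$ remain taken by the same elements of $P_e$, and no other element gets a value $<e$. New elements of $B$ are numbers $\ge e$. Finally, the sets $I_{i'}$ with $i'<e$ are neither defined nor cancelled by acts of $R_i$ with $i\ge e$. Consequently a stored candidate for $e$ stays, together with $f(x)$ and $f^2(x)$, in its component until it is cancelled.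

**Step 2: frozen intervals stay frozen.** This step shows that the trap, once closed, holds: *while $I_i$ is defined and not cancelled, no element enters its convex hull.* Meanwhile $R_i$ does not act, and an act of $R_e$ with $e<i$ would cancel $I_i$. An act of $R_e$ with $e>i$ changes $\theta$ on old elements only inside a component of $P_e\supseteq I_i$. So $\theta|_{I_i}$ is fixed. When $I_i$ was defined, $\theta(I_i)$ consisted of consecutive elements of $A$, because $I_i$ is a convex subset of $\kappa$. Hence an element added in the place dictated by $\theta$ does not enter the hull. The other way of adding an element is an act of $R_e$, $e>i$, in step 2, which puts $b$ between $x$ and its current neighbor $y$ on the side of $f(x)$. Both $x$ and $y$ lie in the component used, since $y$ lies between $x$ and $f(x)$ or equals $f(x)$. So both are outside $I_i\subseteq P_e$. If $b$ were strictly between two elements of $I_i$, then, $x$ and $y$ being adjacent before $b$ came and not in $I_i$, both would be strictly between these two elements, hence in the interval $I_i$, a contradiction.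

**Step 3: what happens in a component with a stored candidate.** This step collects what the next steps need. Assume that no $R_i$ with $i<e$ acts after stage $s_0\ge e$, so $P_e$ and $\theta|_{P_e}$ are fixed. Assume that $I_e$ is undefined at all stages considered, and that $x$ is a stored candidate for $e$ in the component $\kappa=(c,d)$ of $P_e$; it is then never cancelled. Consider stage $s+1>s_0$ after $x$ is stored.

(a) *In step 2, if $s\notin\operatorname{ran}\theta$ and $s\in(\theta(c),\theta(d))$, then $R_e$ acts, and the new element enters $u(x)$.* Indeed $e$ qualifies, so the least qualifying number is $\le e$. It acts, so it equals $e$.

(b) *In step 2, if $s\notin(\theta(c),\theta(d))$, then nothing enters $(c,d)$ and $\theta$ does not change on $\kappa$.* If $s$ is handled by an act of $R_{e'}$, then $e'\ge e$. The component of $P_{e'}\supseteq P_e$ used is contained in the component of $P_e$ whose $\theta$-interval contains $s$, and this is not $(c,d)$. If no requirement acts, the dictated place of the new element is outside $(c,d)$.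

(c) *In step 3, nothing enters $(c,d)$, $\theta$ does not change on $\kappa$, and no value in $(\theta(c),\theta(d))$ enters or leaves $\operatorname{ran}\theta$.* The requirement $R_e$ does not act in step 3, since this would define $I_e$. An act of $R_i$, $i>e$, in a component contained in $\kappa$ is forbidden by the presence of $x$. An act of $R_i$, $i>e$, in any other component takes place inside another component of $P_e$. So the values it removes and the values it adds by the remapping are outside $(\theta(c),\theta(d))$. Before it, all $a\le s$ were in $\operatorname{ran}\theta$. So the values added at the end of step 3 are among the removed ones, and they too are outside.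

**Step 4: each $R_e$ acts finitely often.** This gives convergence. By induction let no $R_i$ with $i<e$ act after $s_0\ge e$. If $I_e$ is defined at some stage after $s_0$, it stays so, and $R_e$ does not act again. Otherwise all further acts of $R_e$ are in step 2. Suppose there are infinitely many. The fixed set $P_e$ has finitely many components, so infinitely many of these acts are in one component $\kappa=(c,d)$, with a permanent stored candidate $x$. By Step 3, the only elements that enter $(c,d)$ enter $u(x)$. So $|v(x)|$ is constant, $|u(x)|$ grows at each act of $R_e$ in $\kappa$, and right after some such act we have $|u(x)|>|v(x)|$. At that stage no $i<e$ with $I_i$ undefined has a stored candidate in the component of $P_i$ containing $\kappa$. Otherwise, since the $\theta$-interval of that component contains $s$, this $i$ would have qualified in step 2 and $e$ would not have been least. So $e$ is eligible in step 3 of the same stage. The least eligible requirement acts, and it is not smaller than $e$, so $R_e$ acts in step 3 and $I_e$ becomes defined, a contradiction.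

**Step 5: $B\cong A$.** This step shows that $B$ is a computable copy. By Steps 1 and 4, $P_{e+1}$ and $\theta|_{P_{e+1}}$ stabilize for every $e$, and $P_{e+1}$ contains the element $e$ of $B$ and the $\theta$-preimage of the element $e$ of $A$. So $\theta=\lim\theta_s$ exists and is an isomorphism from $B=\bigcup_sB_s$ onto $A$. The order between two elements of $B$ is decided when the later one enters, so $B$ is computable, with domain $\omega$.

**Step 6: $R_e$ is met.** This step finishes the proof. Suppose $f=\varphi_e$ is a nontrivial self-embedding of $B$, and let no $R_i$ with $i\le e$ act after $s_0\ge e$. Then $I_e$ does not change after $s_0$.

Suppose first that $I_e$ is permanently defined, from the candidate $x$. When it was defined, we had $|u(x)|>|v(x)|$. By Step 2 nothing has entered since, so the interval between $x$ and $f(x)$ is finite and has more elements than the one between $f(x)$ and $f^2(x)$. But $f$ maps the former injectively into the latter, a contradiction.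

So $I_e$ is undefined after $s_0$. Choose $x$ with $f(x)\ne x$. Then $x_n=f^n(x)$ is strictly monotone, and since $P_e$ is finite, some component $(c,d)$ of $P_e$ contains all $x_n$ with $n\ge n_0$. So $x_{n_0}$ is eventually a candidate, and $R_e$ has a permanent stored candidate in $(c,d)$ from some stage $t\ge s_0$ on. The interval $(\theta(c),\theta(d))$ of $A$ is infinite by Step 5, so it contains some $a\ge t$ with $a\notin\operatorname{ran}\theta_t$. By Step 3(c) a value in this interval cannot enter $\operatorname{ran}\theta$ in step 3 of a stage; in step 2 of stage $s+1$ the only new value is $s$. So at stage $a+1$, in step 2, we have $s=a\notin\operatorname{ran}\theta$. By Step 3(a), $R_e$ acts, a contradiction. This proves Proposition 4 and Theorem B. $\square$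

## 5. Undecidable adjacency, and a game on one interval

Computable adjacency was used in exactly one place: to *find* the consecutive elements in step 3. Lemma 3 still provides them in general, but for an arbitrary computable $A$ a search can only find elements that look consecutive so far. If an element of $A$ shows up between them later, it must be represented inside the frozen interval, perhaps in $v(x)$, and the trap can reopen. This is where the attempt to prove the conjecture stops. It also tells us about any counterexample: by Theorem B, it has no computable copy with computable adjacency.

In particular the components of a counterexample cannot be simple orders fixed in advance. Suppose we try $\sum_j(m_j+\zeta+A_j+\zeta)$ with finite chains $m_j$ of size $2j+1$ and all $A_j\cong\omega+\omega^*$. This order has a computable copy with computable adjacency. It also has no strongly $\eta$-like closed interval, because a closed interval of it has only finitely many blocks. So by Theorem B some computable copy has no nontrivial computable self-embedding. The order $A_j$ has to react to the $j$-th opponent.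

Here is the game. The opponent is a computable order $B$, and suppose for now that we know the interval $[c,c']$ of $B$ that is supposed to be the copy of our $A$. We want a c.e. set $D\subseteq[c,c']$ as in Lemma 1. We keep a finite $D$ and want to put new elements between neighbors $d<d'$ of $D$ again and again, so the gaps of $D$ must keep growing as $B$ unfolds. Our only means of pressure is the isomorphism type of $A$. Suppose some gap $(d,d')$ is stuck at $n$ elements while $A$ becomes infinite. If infinitely many elements of $[c,c']$ lie on both sides of the gap, we defeat $B$ by making $A\cong\omega+F+\omega^*$ with $|F|\le n$: in $[c,c']$ at least $n+2$ elements have infinitely many elements on both sides, in $A$ fewer. If only $p$ elements lie to the left, we defeat $B$ by $A\cong S+\omega^*$ with $|S|\le p+n$. So a stuck gap makes $A\not\cong[c,c']$, provided that we insert new elements of $A$ in a suitable *window*, which has as many elements of $A$ to its left and right as the stuck gap has in $B$.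

If no gap gets stuck, $D$ becomes dense, as desired. But $A$ must not acquire a strongly $\eta$-like interval. A rule that eventually splits every adjacent pair would make $A$ dense with endpoints, which is exactly what is forbidden. So adjacencies must be protected. Too much protection, however, is harmful when a gap is stuck, because protected elements cannot be pushed away from each other. The compromise: partition $A$ into finite intervals, the *parts*, of size at most $K$, where $K$ is at most the size of every gap, and insert only between parts. Whenever all gaps have become much larger than $K$, refine $D$ *and* merge neighboring parts, raising $K$. If this happens infinitely often, then $D$ is dense and all blocks of $A$ are infinite. If not, then at most $K\le n$ elements stay in the middle.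

It remains to find $[c,c']$ inside $B$. We mark the $j$-th interval by a neighborhood that is recognizable in any copy, and we guess its position.

## 6. Markers, guesses, and a decidable test

**The order.** Let $(B_j)_{j\in\omega}$ list all computable linear orders as follows. Take all pairs $(\delta_j,\rho_j)$ of partial computable functions. Let $m$ be the largest number $\le s$ such that within $s$ steps $\delta_j(x)\in\{0,1\}$ converges for all $x<m$, and $\rho_j$ converges on, and linearly orders, $\{x<m:\delta_j(x)=1\}$. Call this set $B_{j,s}$ and put $B_j=\bigcup_sB_{j,s}$. Every $B_j$ is a linear order, and every computable linear order is some $B_j$. Moreover $B_{j,s}\subseteq B_{j,s+1}$, and $B_{j,s}$ consists of all elements of $B_j$ below some number.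

Uniformly in $j$ we shall build a computable order $A_j=\bigcup_sA_s$ against $B_j$, and put
$$\mathcal L=\sum_{j\in\omega}\bigl(m_j+\zeta+A_j+\zeta\bigr),\qquad m_j=\text{the finite order of size }2j+1. \tag{2}$$
The finite blocks of all $A_j$ will have even size, so $m_j$ will be the only block of $\mathcal L$ of size $2j+1$. The two copies of $\zeta$ make $\min A_j$ an element without immediate predecessor and $\max A_j$ one without immediate successor, while in $\zeta$ every element has both.

Fix $j$ and write $A=A_j$. The $i$-th element inserted at stage $s$ is named $\langle s,i\rangle$. So the domain of $A$ is computable uniformly in $j$, the order between two elements is decided as soon as both are present, and $\mathcal L$ is computable. All elements enter $A$ in *base pairs*: two adjacent elements, never to be separated. $A_0$ consists of $5$ base pairs. New elements are only inserted between two existing elements, so $\min A$ and $\max A$ never change.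

**Guesses.** Fix a computable bijection between $\omega$ and the tuples $g=(\bar x,\bar y,c,c')$ of natural numbers with $|\bar x|=2j+1$ and $|\bar y|=2j+3$. The numbers $g\in\omega$ are called *guesses*. Let $\Phi(g)$ say: $\bar x$ and $\bar y$ are entire blocks of $B_j$ of sizes $2j+1$ and $2j+3$, listed in increasing order; $x_1<\dots<x_{2j+1}<c<c'<y_1<\dots<y_{2j+3}$; $c$ has no immediate predecessor in $B_j$, and $c'$ no immediate successor in $B_j$.

For $n,s\in\omega$, $R(g,n,s)$ says: all entries of $g$ are in $B_{j,s}$; $x_1<\dots<x_{2j+1}<c<c'<y_1<\dots<y_{2j+3}$ in $B_j$; and for each $z\in B_{j,s}$ with $z<n$ as numbers:

* $z$ is not strictly between two consecutive $x$'s or two consecutive $y$'s;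
* for $v\in\{x_1,y_1,c\}$: if $z<v$ in $B_j$, some $w\in B_{j,s}$ is strictly between $z$ and $v$;
* for $v\in\{x_{2j+1},y_{2j+3},c'\}$: if $z>v$ in $B_j$, some $w\in B_{j,s}$ is strictly between $v$ and $z$.

$R$ is decidable, and $R(g,n',s)$ implies $R(g,n,s)$ for $n\le n'$.

To see the test at work, suppose $c=5$, and the number $3$ is below $5$ in $B_j$. For $n\ge4$ the test demands that we already see some $w$ strictly between $3$ and $5$. If $3$ is the immediate predecessor of $5$, the test fails for every $s$ with $3\in B_{j,s}$.

**Lemma 5.** (R1) If for every $n$ there are infinitely many $s$ with $R(g,n,s)$, then $\Phi(g)$. (R2) If $\Phi(g)$, then for every $n$, $R(g,n,s)$ holds for all large $s$.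

*Proof.* (R1) Given $z\in B_j$, take $n>z$ and $s$ with $z\in B_{j,s}$ and $R(g,n,s)$. So no $z$ lies between consecutive $x$'s or $y$'s, no $z$ is an immediate predecessor of $x_1$, $y_1$ or $c$, and no $z$ is an immediate successor of $x_{2j+1}$, $y_{2j+3}$ or $c'$. Thus $\bar x$ is a convex finite set. Suppose a further element $z$ of its block lies below $x_1$. As $[z,x_1)$ is finite and nonempty, its largest element is an immediate predecessor of $x_1$, which is impossible. Likewise no further element lies above $x_{2j+1}$. So $\bar x$ is an entire block, and so is $\bar y$ by the same argument.

(R2) Under $\Phi(g)$ the first condition holds for all $z$, since $\bar x$ and $\bar y$ are convex. The elements $x_1,y_1,c$ have no immediate predecessor and $x_{2j+1},y_{2j+3},c'$ no immediate successor. So the required $w$'s exist in $B_j$ for the finitely many $z<n$ in $B_j$, and they, like the entries of $g$, are in $B_{j,s}$ for all large $s$. $\square$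

## 7. Gaps in $B_j$, parts in $A_j$, and how a guess acts

**Bookkeeping.** A guess *acts* at certain stages. There is a dummy guess $-1$, which acts only at stage $0$, with $X_{-1}=Y_{-1}=\emptyset$, $W_{-1}=A_0$, $w_{-1}=10$, $K_{-1}=2$ and $\Pi_{-1}=\emptyset$. Each act of a guess $g\ge0$ inserts a set $W_g$ of new elements at one place, so that right after it $A=X_g+W_g+Y_g$; put $w_g=|W_g|$. The data of $g$ change only when $g$ acts. At a given time:

* $g$ is *active* if it has acted and no smaller guess has acted since its last act.
* $\tau_g$ is the size of $A$ right after the last act by a guess $\le g$.
* An active $g\ge0$ has a finite set $D_g\subseteq[c,c']\subseteq B_j$. Every active $g$ has an even number $K_g$ and a set $\Pi_g$ of disjoint finite subsets of $A$, each a union of base pairs. $\mathcal P_g$ is the partition of $A$ whose *parts* are the members of $\Pi_g$ and the base pairs not contained in members of $\Pi_g$.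
* A *cut* of $\mathcal P_g$ is a pair $(e,e')$, $e<e'$, of adjacent elements of the current $A$ in different parts. Cuts are coded by natural numbers with the pairing function.

*Merging* a partition of $A$ into intervals $P_1<\dots<P_r$ with $r\ge2$: choose the cut of least code, say between $P_i$ and $P_{i+1}$, and put $P_i,P_{i+1}$ into one group. Group $P_1,\dots,P_{i-1}$ in twos from the left, a left-over $P_{i-1}$ joining the group of $P_i$. Group $P_{i+2},\dots,P_r$ in twos from the right, a left-over $P_{i+2}$ joining the group of $P_{i+1}$. Replace each group by its union. So each new part is a union of $2$ to $4$ old parts. For instance, with $r=5$ and $i=3$ the groups are $\{P_1,P_2\}$ and $\{P_3,P_4,P_5\}$.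

**Stage $s+1$ of the construction of $A_j$.** A guess $g$ with $0\le g\le s$ *requires attention* if $R(g,n_g,s)$ holds, where $n_g$ is the number of its previous acts, and $|[c,c']\cap B_{j,s}|\ge\tau_g$. If no guess requires attention, $A_{s+1}=A_s$. Otherwise the least such $g$ acts. Let $\tau=\tau_g$, and let $E$ be the set of the $\tau$ numerically least elements of $[c,c']$. (They are all in $B_{j,s}$, because $B_{j,s}$ consists of all elements of $B_j$ below some number.)

1. *Set-up (only if $g$ is not active).* Let $h$ be the last guess $<g$ that acted (possibly $-1$). Since $g$ is not active, the last act by a guess $\le g$ was by $h$, so $\tau=|X_h|+w_h+|Y_h|$. Write $E=\{b_1<\dots<b_\tau\}$ in the order of $B_j$. Put $D_g=\{b_{|X_h|+1},\,b_{\tau-|Y_h|}\}$, let $\Pi_g$ be the set of parts of the merge of $\mathcal P_h$, and put $K_g=4K_h$.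
2. *Level-ups.* A *gap* is a pair $d<d'$ of neighbors in $D_g$; its size is the number of elements of $E$ strictly between. While all gaps have size $>8K_g$: add to $D_g$, for every gap, the median of the elements of $E$ strictly inside it (among $k$ elements, the $\lceil k/2\rceil$-th); replace $\Pi_g$ by the set of parts of the merge of $\mathcal P_g$; replace $K_g$ by $4K_g$. This terminates since gap sizes decrease and $K_g$ grows.
3. *Insertion.* Let $(d,d')$ be the leftmost gap of size $n\le8K_g$, the *focus*. Let $p$ and $q$ be the numbers of elements of $E$ below $d$ and above $d'$, so that
$$p+n+2+q=\tau. \tag{3}$$
Let the window $M$ be $A_s$ without its first $p$ and its last $q$ elements. Among the cuts $(e,e')$ of $\mathcal P_g$ with $e,e'\in M$, take the one with least code, and insert between $e$ and $e'$ a set $W_g$ of $w_g=8K_g+2$ new elements, as base pairs. $X_g$ is the set of elements $\le e$ of $A_s$, and $Y_g$ the set of elements $\ge e'$ of $A_s$.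

**A run by hand.** Let $g$ be the first guess $\ge0$ that acts. Then $h=-1$, $\tau=10$, $D_g=\{b_1,b_{10}\}$ and $K_g=8$, and the five base pairs are merged into two parts. Suppose they have sizes $4$ and $6$. The only gap has size $8\le64$, so there is no level-up, $p=q=0$, $M=A_0$, and $66$ new elements are inserted at the only cut. Now $A$ has $76$ elements, $|X_g|=4$ and $|Y_g|=6$. Suppose $g$ acts again, and no other guess has acted in between. Then $[c,c']$ has shown at least $76$ elements, and $E$ has $76$. If all new elements of $E$ have entered the gap, then $n=74>64$, and there is a level-up. The median splits the gap into gaps of sizes $36$ and $37$, the $2+33=35$ parts are merged, and $K_g=32$. Now $36\le256$, so the left gap becomes the focus. If instead $n=20$, there is no level-up, and $p+q=54$. If, say, $p=30$ and $q=24$, the window $M$ consists of the $22$ elements of $A$ other than the first $30$ and the last $24$. The sets $X_g$ and $Y_g$ of the previous act are now outside the window. This is the purpose of $w_g=8K_g+2$: while no level-up happens, each insertion is so large that $X_g$ or $Y_g$ falls out of the next window, as we prove in Section 9.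

## 8. Invariants of the construction

**Step 1: remarks on active guesses and gaps.** This step fixes facts used throughout.

If $g$ acts, the last guess $h<g$ to have acted is the largest active guess $<g$. Indeed $h$ is active, as no guess $<g$ acted after it. If $h<h'<g$, then any last act of $h'$ precedes that of $h$, so $h'$ is not active. While $g$ stays active, no smaller guess acts, so this $h$ and its data do not change. The number $\tau_g$ does not decrease, so the sets $E$ at successive acts of $g$, while it stays active, increase, and always $D_g\subseteq E$.

*(I) All gaps of $D_g$ have size $\ge K_g$.* At set-up the only gap has size $w_h-2\ge4K_h=K_g$, because $w_{-1}-2=8=4K_{-1}$, and $w_h-2=8K_h$ for $h\ge0$. At a level-up a gap of size $\ge8K_g+1$ splits into two gaps of size $\ge4K_g$, the new value of $K_g$. Otherwise sizes do not decrease, since $E$ only grows.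

Finally, $|A_s|\ge\tau\ge w_h>K_h$ at a set-up, and $|A_s|\ge\tau>8K_g$ at a level-up, with the old value of $K_g$. So whenever the parts to be merged have size at most $K_h$, respectively $K_g$, there are at least two of them, and the merge is defined.

**Lemma 6.** At every stage $t$:

1. For every active $g$, the parts of $\mathcal P_g$ are intervals of $A_t$ of even size $\le K_g$.
2. For every active $g$, $A_t=X_g+Z_g+Y_g$, where $Z_g$ is the convex hull of $W_g$, and all insertions after $g$'s last act were between two elements of $Z_g$.
3. If $h<g$ are active, each part of $\mathcal P_g$ is a union of parts of $\mathcal P_h$, and $Z_g\subseteq Z_h$.
4. If $g$ acts at stage $t+1$, a cut as in the insertion step exists, and it lies in $M\subseteq Z_h$, where $h$ is the largest active guess $<g$.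

*Proof.* (1)–(3) are clear for $t=0$, where only $-1$ is active and $Z_{-1}=A_0$. Assume (1)–(3) at $t$. If no guess acts at stage $t+1$, nothing changes. Let $g$ act at stage $t+1$, and let $h$ be as in (4).

**Step 2: parts before the insertion.** We check that set-up and level-ups respect the partitions of smaller guesses. After set-up and level-ups, each part of $\mathcal P_g$ is a union of parts of $\mathcal P_h$: if there was a set-up, by definition; otherwise $g$ was active at $t$, and (3) at $t$ applies; and level-ups only form unions. By (3) at $t$ it is then a union of parts of $\mathcal P_{h'}$ for every active $h'\le h$. The parts of $\mathcal P_g$ are intervals of even size $\le K_g$, since merges unite at most $4$ neighboring parts while $K$ is multiplied by $4$, and by (1) at $t$ for $h$ or for $g$. By the last remark of Step 1, all merges involved are defined.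

**Step 3: the cut exists.** We prove (4). At $g$'s last set-up (possibly at this very stage) exactly $|X_h|$ elements of $E$ were below $\min D_g$ and exactly $|Y_h|$ above $\max D_g$. Later these counts do not decrease, and $\min D_g$, $\max D_g$, $X_h$, $Y_h$ do not change. As $d\ge\min D_g$ and $d'\le\max D_g$, we get $p\ge|X_h|$ and $q\ge|Y_h|$. By (2) for $h$, $M\subseteq Z_h$. Since $\tau\le|A_t|$, (3) of Section 7 and (I) give $|M|\ge n+2\ge K_g+2$. So the interval $M$ is not contained in one part, and it contains two adjacent elements in different parts, a cut.

**Step 4: the invariants after the insertion.** We verify (1)–(3) at $t+1$. The active guesses at $t+1$ are $g$ and the active $h'\le h$; guesses $>g$ become inactive. The cut lies between two parts of $\mathcal P_g$, hence between two parts of each $\mathcal P_{h'}$, because parts of $\mathcal P_g$ are unions of parts of $\mathcal P_{h'}$. So the insertion splits no part of these partitions. The new elements form base pairs that are parts of $\mathcal P_g$ and of each $\mathcal P_{h'}$. This gives (1) and the first half of (3), also for pairs $h''<h'\le h$. The insertion is between two elements of $Z_h\subseteq Z_{h'}$, which gives (2) for $h'$, and $Z_g=W_g\subseteq Z_h\subseteq Z_{h'}$. For $h''<h'\le h$ the inclusion $Z_{h'}\subseteq Z_{h''}$ persists,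 since these are convex hulls. (2) for $g$ holds by the definition of $X_g,W_g,Y_g$. $\square$

Two consequences will be used. First, while $g$ is active, every insertion is made by $g$ or a larger guess and takes place at a cut of $\mathcal P_g$. So
$$\begin{aligned}&\text{if } x,y \text{ lie in one part of } \mathcal P_g \text{ at some stage and } g \text{ stays active forever from then on,}\\ &\text{nothing is ever inserted between } x \text{ and } y \text{ afterwards.}\end{aligned} \tag{4}$$
For the parts are intervals, and while $g$ stays active its parts only grow. Second, $\min A$ and $\max A$ never change.

## 9. The possible order types of $A_j$

**Lemma 7.** One of the following holds.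

* **(0)** There are finitely many acts. $A$ is finite of even size.
* **(1)** There are infinitely many acts, but each guess acts finitely often. Then $A\cong\omega+\omega^*$.
* **(2a)** Some guess acts infinitely often, and the least such $g$ makes infinitely many level-ups after its last set-up. Then all blocks of $A$ are infinite, the adjacency relation of $A$ is computable, and $D=\bigcup D_g$ (from the last set-up on) is a c.e. subset of $B_j$ with at least two elements and with another element of $D$ between any two elements of $D$.
* **(2b)** Some guess acts infinitely often, and the least such $g$ makes only finitely many level-ups after its last set-up. Let $K$ be the final value of $K_g$. Then eventually the focus is a fixed gap $(d,d')$ of fixed size $n\ge K$. Let $p_r,q_r$ be the values of $p,q$ at the $r$-th act of $g$ from then on. They are nondecreasing, $p_r+q_r\to\infty$, and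
  * (i) if $p_r\to\infty$ and $q_r\to\infty$: $A\cong\omega+F+\omega^*$ with $|F|$ even, $|F|\le K$;
  * (ii) if $p_r\to p<\infty$: $A\cong S+\omega^*$ with $S\ne\emptyset$ finite, $|S|$ even, $|S|\le p+K$;
  * (iii) if $q_r\to q<\infty$: $A\cong\omega+S$ with $S\ne\emptyset$ finite, $|S|$ even, $|S|\le q+K$.

Consequently every finite block of $A$ has even size, and $A$ has at most one finite block.

*Proof.* Case (0) is clear, since elements enter in pairs.

**Step 1: case (1).** We exhibit $A$ as a union of growing initial and final segments. Let $h_1$ be the least guess $\ge0$ that acts and $s_1$ the stage of its last act. Let $h_{i+1}$ be the least guess acting after $s_i$, and $s_{i+1}$ the stage of its last act. By induction no guess $\le h_i$ acts after $s_i$. So $h_1<h_2<\cdots$, and $h_i$ is active from $s_i$ on. Let $X_i,W_i,Y_i$ be the values of $X_{h_i},W_{h_i},Y_{h_i}$ at $s_i$; they are final. By Lemma 6(2), $X_i$ is a finite initial segment and $Y_i$ a finite final segment of $A$. At $s_{i+1}$ the guess $h_{i+1}$ inserts between two elements $e<e'$ of $Z_h$, where $h$ is the largest active guess below $h_{i+1}$. As $h_i\le h$, we have $e,e'\in Z_{h_i}$. Since $e\in X_{i+1}$ and $e'\in Y_{i+1}$, it follows that $X_i\subsetneq X_{i+1}$ and $Y_i\subsetneq Y_{i+1}$. Each element present before stage $s_i$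 is in $X_i\cup Y_i$. So $A=\bigcup X_i+\bigcup Y_i\cong\omega+\omega^*$.

**Step 2: the last set-up in case (2).** Let $g$ be the least guess acting infinitely often. Only guesses $<g$ can deactivate $g$, and they act finitely often altogether. So $g$ has a last set-up, after which it is always active.

**Step 3: blocks and $D$ in case (2a).** By (4), elements of one part of $\mathcal P_g$ stay at finite distance forever, and each level-up strictly enlarges the part of each existing element. So all blocks are infinite. The set-up puts two elements into $D_g$, and at each level-up every gap of $D_g$ receives a new element. So between any two elements of $D$ there is another, and $D$ is c.e. because the construction is computable.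

**Step 4: adjacency in case (2a).** This will be needed for Theorem C. Adjacency in $A$ is co-c.e. We show that it is also c.e.: two elements are adjacent in $A$ iff at some stage after the last set-up they are adjacent and in the same part of $\mathcal P_g$. The direction from right to left is (4). Conversely let $e<e'$ be adjacent in $A$. At each level-up after both exist at which they are in different parts, $(e,e')$ is a cut. The cut of least code chosen at a level-up has both its elements in one part forever afterwards, so it is never a cut again. Thus only finitely many level-ups choose a cut of code smaller than that of $(e,e')$. At the next level-up at which $e,e'$ are still in different parts, $(e,e')$ itself is chosen. So after finitely many level-ups $e,e'$ are in one part.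

**Step 5: the focus stabilizes in case (2b).** From some point on, $D_g$, $\Pi_g$ and $K_g=K$ are fixed, and at every act of $g$ some gap has size $\le8K$, since no level-up happens. Gap sizes are nondecreasing, as $E$ grows. So the leftmost gap of size $\le8K$ can only move to the right. Hence it is eventually a fixed $(d,d')$, and its size is eventually a constant $n$. By (I),
$$K\le n\le8K. \tag{5}$$
Number the acts of $g$ from then on by $r=1,2,\dots$, with values $\tau_r,p_r,q_r,M_r,X_r,W_r,Y_r$ and cut $(e_r,e_r')$. Since $E$ grows, $p_r$ and $q_r$ are nondecreasing. We also take the numbering to start after the last act of any guess $<g$. Then $\tau_{r+1}=|X_r|+|W_r|+|Y_r|$, which is the size of $A$ right after act $r$. Hence $\tau_r\to\infty$, and $p_r+q_r=\tau_r-n-2\to\infty$.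

**Step 6: initial and final segments settle.** We show that what lies outside a window is never touched again. By Lemma 6(2), all insertions from act $r$ on and before act $r+1$, by $g$ at act $r$ or by larger guesses afterwards, are strictly between $e_r$ and $e_r'$, which belong to $M_r$. Let $P_r$ be the set of the first $p_r$ elements and $Q_r$ the set of the last $q_r$ elements of $A$ at act $r$ (before its insertion). So $P_r$ is still the set of the first $p_r$ elements at act $r+1$, and $P_r\subseteq P_{r+1}$. Inductively $P_r$ is forever the set of the first $p_r$ elements. Likewise $Q_r$ is forever the set of the last $q_r$ elements, and $Q_r\subseteq Q_{r+1}$.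

**Step 7: one side leaves the window.** This is where the size of $W_g$ is used. By (5), $|W_r|=8K+2\ge n+2$. Therefore
$$p_{r+1}+q_{r+1}=\tau_{r+1}-n-2\ge|X_r|+|Y_r|. \tag{6}$$
At act $r+1$, $X_r$ and $Y_r$ are the initial and final segments of $A$ of their sizes. By (6), $p_{r+1}\ge|X_r|$ or $q_{r+1}\ge|Y_r|$. Hence $X_r\subseteq P_{r+1}$ or $Y_r\subseteq Q_{r+1}$.

Let $P=\bigcup P_r$, $Q=\bigcup Q_r$ and $F=A\setminus(P\cup Q)$. Since $P_r\cap Q_r=\emptyset$ for all $r$ and both sequences increase, $P\cap Q=\emptyset$. $P$ is an initial and $Q$ a final segment, so $P<F<Q$. $F$ consists of the elements that are in $M_r$ at all acts $r$ after their birth.

**Step 8: $F$ is contained in one part, so $|F|\le K$.** We show that the least-code rule leaves no cut in the middle. (The set $\Pi_g$ is fixed now, so the part of an element is fixed.) Suppose $e<e'$ are in $F$, in different parts, and both present before act $r_0$. If for some $r\ge r_0$ we had $e\le e_r$ and $e'_r\le e'$, then $e\in X_r$ and $e'\in Y_r$, so by Step 7 $e\in P$ or $e'\in Q$, a contradiction.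

Hence from act $r_0$ on nothing is inserted between $e$ and $e'$. Indeed, let $z$ with $e<z<e'$ be inserted at act $r\ge r_0$ or between the acts $r\ge r_0$ and $r+1$. By Step 6, $e_r<z<e'_r$. At act $r$, $e_r,e_r'$ were adjacent and $e,e'$ were already present, so neither of $e,e'$ is strictly between $e_r$ and $e'_r$. Thus $e<z<e_r'$ gives $e\le e_r$, and $e'>z>e_r$ gives $e'\ge e'_r$, which was just excluded.

So the finite interval $[e,e']$ is fixed from act $r_0$ on, and it is contained in the convex set $M_r$ for all $r\ge r_0$. It contains a cut of $\mathcal P_g$, which remains a cut contained in $M_r$ for all $r\ge r_0$. This cut is never chosen, so at every act $r\ge r_0$ a cut of smaller code is chosen. But a chosen cut stops being an adjacent pair, so no cut is chosen twice, and there are only finitely many smaller codes. This contradiction shows that $F$ is contained in one part, and $|F|\le K$ by Lemma 6(1).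

**Step 9: order types in case (2b).** In (i), $P\cong\omega$ and $Q\cong\omega^*$, so $A\cong\omega+F+\omega^*$. $F$ is exactly the set of elements having infinitely many predecessors and infinitely many successors. Elements of the same part are at finite distance by (4), so $F$ is a union of parts, hence of even size. In (ii), $q_r\to\infty$, $|P|=p$ and $Q\cong\omega^*$. The set $S=P\cup F$ is finite of size $\le p+K$, and it is the set of elements with finitely many predecessors. So $S$ is a union of parts, and $|S|$ is even. $S\ne\emptyset$ since $\min A\in S$. Case (iii) is symmetric, with $S=F\cup Q$, the set of elements with finitely many successors.

For the final sentence of the lemma: in case (0) $A$ is one block, of even size. In cases (1) and (2a) there is no finite block. In case (2b) the only possible finite block is $F$ (if nonempty) or $S$. $\square$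

## 10. Every computable copy of $\mathcal L$ contains a c.e. dense set: Theorem A

**Step 1: the blocks of $\mathcal L$.** We make the markers recognizable. Since $\zeta$ has no endpoints, elements of different summands in (2) have infinitely many elements between them. So the blocks of $\mathcal L$ are exactly the $m_j$'s, the $\zeta$'s, and the blocks of the $A_j$'s. By Lemma 7 the finite blocks of the $A_j$'s have even size, so $m_j$ is the *unique* block of $\mathcal L$ of size $2j+1$. Every closed interval of $\mathcal L$ meets only finitely many summands, and each summand has at most one finite block. So a closed interval meets only finitely many finite blocks of $\mathcal L$.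

**Step 2: no strongly $\eta$-like interval.** This is the first half of Theorem A. Suppose $[a,b]\cong\Sigma_{q\in I}f(q)$, $I=[r,s]$ with $r<s$ in $\mathbb Q$. For $r<q<s$ the cell of $q$ is a block of $\mathcal L$: it is infinitely far from $a$, from $b$, hence from everything outside $[a,b]$, and from the elements with other indices. So $[a,b]$ contains infinitely many finite blocks of $\mathcal L$, contradicting Step 1.

Now let a computable copy of $\mathcal L$ be given. It is $B_j$ for some $j$. Let $\pi:\mathcal L\to B_j$ be an isomorphism, and consider $A=A_j$.

**Step 3: some guess acts infinitely often.** We exclude cases (0) and (1), using the correct guess. Suppose no guess acts infinitely often. Let $g^*$ code $(\pi(m_j),\pi(m_{j+1}),\pi(\min A_j),\pi(\max A_j))$. Then $\Phi(g^*)$ holds, because $A_j$ is preceded and followed by a copy of $\zeta$. By (R2), $R(g^*,n,s)$ holds for each $n$ and all large $s$. After the last act by a guess $\le g^*$, the numbers $\tau_{g^*}$ and $n_{g^*}$ are constant, and $\tau_{g^*}\le|A_j|$. Since $[c,c']=\pi(A_j)$ has $|A_j|$ elements, $|[c,c']\cap B_{j,s}|\ge\tau_{g^*}$ for all large $s$. So $g^*$ requires attention at all large stages, and at such a stage some guess $\le g^*$ acts, a contradiction.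

**Step 4: case (2b) is impossible.** Here the stuck gap is contradicted by the order type. Suppose (2b) holds for $g=(\bar x,\bar y,c,c')$. First we locate $c$ and $c'$. Since $g$ acts infinitely often, $n_g\to\infty$. As $R$ is monotone in $n$, for every $n$ there are infinitely many $s$ with $R(g,n,s)$, and by (R1) $\Phi(g)$ holds. By Step 1, $\bar x=\pi(m_j)$ and $\bar y=\pi(m_{j+1})$, so $\pi^{-1}(c),\pi^{-1}(c')\in\zeta+A_j+\zeta$. Elements of $\zeta$ have immediate predecessors and successors, but $c$ has no immediate predecessor and $c'$ no immediate successor. So $\pi^{-1}(c),\pi^{-1}(c')\in A_j$, and $[c,c']\subseteq\pi(A_j)$.

As $\tau_r\to\infty$, the sets $E$ exhaust $[c,c']$. So in $[c,c']$ there are exactly $n$ elements strictly between $d$ and $d'$, exactly $\lim p_r$ elements below $d$, and exactly $\lim q_r$ above $d'$. We treat the three subcases of Lemma 7.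

* (i) The $n+2$ elements of $[d,d']$ have infinitely many predecessors and infinitely many successors in $[c,c']\subseteq\pi(A_j)$. But only $|F|\le K<n+2$ elements of $A_j$ have infinitely many predecessors and successors in $A_j$, a contradiction.
* (ii) $A_j\cong S+\omega^*$. The only element of $A_j$ without immediate predecessor in $\mathcal L$ is $\min A_j$, so $c=\pi(\min A_j)$. Thus $\pi^{-1}(d')$ has exactly $p+n+1$ predecessors in $A_j$. Together with these, it makes at least $p+n+2$ elements of $A_j$ with finitely many predecessors in $A_j$. So $|S|\ge p+n+2>p+K$, contradicting $|S|\le p+K$.
* (iii) Symmetrically, $A_j\cong\omega+S$. The only element of $A_j$ without immediate successor in $\mathcal L$ is $\max A_j$, so $c'=\pi(\max A_j)$, and $\pi^{-1}(d)$ has exactly $q+n+1$ successors in $A_j$. So $|S|\ge q+n+2>q+K$, a contradiction.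

**Step 5: conclusion.** By Steps 3 and 4 and Lemma 7, case (2a) holds. So $B_j$ contains a c.e. set $D$ as in Lemma 1, and Lemma 1 provides the computable subset of type $\eta$, the computable embeddings of all computable linear orders into $B_j$, and the computable self-embedding of $B_j$ without fixed points. This proves Theorem A, and the conjecture is false. $\square$

## 11. Closed intervals of $\mathcal L$: Theorem C

Although every computable copy of $\mathcal L$ has a nontrivial computable self-embedding, no closed interval $J$ of $\mathcal L$ has this property.

**Step 1: intervals have good copies.** We bring $J$ into the scope of Proposition 4. If $J$ is finite, it has no nontrivial self-embedding. Let $J$ be infinite. $J$ is a finite sum of nonempty convex subsets of summands $m_j$, $\zeta$, $A_j$. By Lemma 7, each of these convex subsets is of one of two kinds: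

* a finite sum of finite orders and copies of $\omega$ and $\omega^*$ (this covers subsets of $m_j$, of $\zeta$, and of $A_j$ in cases (0), (1), (2b));
* a closed interval of an $A_j$ in case (2a). The interval is closed because $A_j$ has endpoints, and its adjacency is the restriction of the adjacency of $A_j$, hence computable.

Hence each of these subsets has a computable copy with computable adjacency. So does the finite sum $J$, since adjacencies across neighboring summands are finitely much information. Closed intervals of $J$ are closed intervals of $\mathcal L$, so $J$ has no strongly $\eta$-like closed interval. By Proposition 4, $J$ has a computable copy with no nontrivial computable self-embedding.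

**Step 2: no class of intervals gives a criterion.** Suppose a class $\mathcal C$ gave a criterion as in Theorem C. By Theorem A every computable copy of $\mathcal L$ has a nontrivial computable self-embedding, so $\mathcal L$ contains a closed interval $J\in\mathcal C$. The order $J$ is computable and contains the closed interval $J\in\mathcal C$, namely itself. So by the criterion, applied to $J$, every computable copy of $J$ has a nontrivial computable self-embedding. This contradicts Step 1. $\square$
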